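# Losing list-colourability before colourability in the random graph process

## 1. The theorem, and what it asserts

**Theorem 1.** Fix an integer $k\ge 3$, independent of $n$. The random graph process on the vertex set $\{1,\dots,n\}$ starts with the empty graph $G_0$ and at each step adds one new edge, chosen uniformly at random from all pairs not yet present; this gives $G_0\subset G_1\subset\cdots$ until $K_n$ is reached. Let $T$ be the first time at which the graph is not $k$-colourable, and $T_\ell$ the first time at which it is not $k$-list-colourable. Then
$$\liminf_{n\to\infty}P(T_\ell<T)>0 .$$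
Hence $G_{T_\ell}$ is not a.s. non-$k$-colourable. More strongly:

* (a) for every fixed $s$, $\liminf_n P(T-T_\ell\ge s)>0$; moreover, with probability bounded below, at some time $\le T-s$ non-$k$-list-colourability is witnessed by lists from the palette $[k+1]$ that differ from $[k]$ at only $2k(k-1)$ vertices;
* (b) there is $\delta=\delta(k)>0$ such that for all large $n$ the expected fraction of non-edges of $G_{T-1}$ whose endpoints get the same colour in every $k$-colouring of $G_{T-1}$ is at least $\delta$.

Let me unpack this. A graph $G$ is $k$-list-colourable (or $k$-choosable) if for every assignment of a list $L(v)$ of $k$ colours to each vertex there is a proper colouring giving each $v$ a colour from $L(v)$. Taking all lists equal to $[k]=\{1,\dots,k\}$ shows that a graph that is not $k$-colourable is not $k$-list-colourable, so $T_\ell\le T$ always. Both failures are monotone increasing properties, and for $n>k$ the graph $K_n$ has both, so both times exist. "A.s." means with probability tending to $1$ as $n\to\infty$.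

The question behind the theorem is Question 5.8 of a printed mathematics book: for $k\ge3$, run the process until the graph is not $k$-list-colourable; is the resulting graph a.s. not $k$-colourable? The graph $G_{T_\ell}$ is $k$-colourable exactly when $T_\ell<T$. So the theorem answers no, for every fixed $k\ge3$. It does not assert that $P(T_\ell<T)\to1$; it asserts that this probability stays away from $0$.

Part (a) says that the gap can exceed any fixed number of steps, and that the bad lists can be very tame: one extra colour, and a bounded number of exceptional vertices. Part (b) does not mention lists at all. It says that just before colourability dies, the colourings are already rigid: a positive fraction of the missing pairs is forced to be monochromatic. The proof goes through (b).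

## 2. Palettes, bad lists and frozen pairs in small graphs

Throughout, *colouring* means proper colouring with colours $[k]$, and $X(G)$ is the set of colourings $V(G)\to[k]$ of $G$. A graph is *alive* if it is $k$-colourable and *dead* if not.

**The smallest case, $n=k+1$.** The only dead graph on $k+1$ vertices is $K_{k+1}$. If a graph on $k+1$ vertices misses the pair $xy$, then $x$ and $y$ have degree at most $k-1$. Given lists of size $k$, colour the other $k-1$ vertices greedily (each sees at most $k-2$ earlier ones), then $x$, then $y$. So the graph is $k$-list-colourable, and $T_\ell=T=\binom{k+1}2$. For this $n$ the two times agree; the theorem is about large $n$.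

**A gadget that separates the two notions.** Put $d=k(k-1)$. Take a clique on $e_1,\dots,e_k$. Add vertices $b_1,\dots,b_d$, each adjacent to $e_2,e_3,\dots,e_k$, and vertices $z_1,\dots,z_d$, each adjacent to $e_1,e_3,\dots,e_k$; finally add the edges $b_iz_i$.

Try $k=2$ first (outside the theorem, but small enough to draw). Then $d=2$ and the graph consists of the two $4$-cycles $e_1e_2b_iz_i$, $i=1,2$, sharing the edge $e_1e_2$. It is bipartite. Give $e_1,e_2$ the list $\{1,2\}$, and
$$L(b_1)=\{2,3\},\quad L(z_1)=\{1,3\},\quad L(b_2)=\{1,3\},\quad L(z_2)=\{2,3\}.$$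
If $e_1,e_2$ get colours $1,2$, then $b_1$ sees $2$ and $z_1$ sees $1$, so both must take $3$, but $b_1z_1$ is an edge. If $e_1,e_2$ get colours $2,1$, the same happens at $b_2z_2$. So the graph is $2$-colourable and not $2$-list-colourable.

For general $k$ the gadget is $k$-colourable: $e_j\mapsto j$, $b_i\mapsto1$, $z_i\mapsto2$. Let $(x_i,y_i)$, $i\le d$, enumerate the ordered pairs of distinct colours of $[k]$, and take $L(e_j)=[k]$, $L(b_i)=[k+1]\setminus\{x_i\}$, $L(z_i)=[k+1]\setminus\{y_i\}$. In a list colouring the $e_j$ receive a permutation $\pi_1,\dots,\pi_k$ of $[k]$. For the $i$ with $(x_i,y_i)=(\pi_1,\pi_2)$, the vertex $b_i$ must avoid $\pi_1$ (list) and $\pi_2,\dots,\pi_k$ (neighbours), and $z_i$ must avoid $\pi_2$ (list) and $\pi_1,\pi_3,\dots,\pi_k$ (neighbours). Both get $k+1$, a contradiction.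

The clique serves only as a *palette*: $k$ places that carry $k$ different colours in every colouring.

**Definition (frozen pair).** A pair $xy$ is *frozen* in an alive graph $G$ if $\sigma(x)=\sigma(y)$ for all $\sigma\in X(G)$. We write $x\approx_G y$; this is an equivalence relation. A non-edge $xy$ is frozen if and only if $G+xy$ is dead. (A frozen pair is never an edge.)

Example: in $K_{k+1}$ minus the edge $xy$, the pair $xy$ is frozen. In the gadget, $b_i$ sees $k-1$ distinct colours and is forced to have the colour of $e_1$; thus $\{e_1,b_1,\dots,b_d\}$ lies in one class of $\approx$. If $G$ is alive, $G\subset G'$ and $G'$ is alive, then $X(G')\subset X(G)$, so frozen pairs stay frozen.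

## 3. First moments, sparsity, and why bounded gadgets do not appear

**Conventions.** Let $N=\binom n2$. Constants depend only on $k$ unless said otherwise, $n$ is large, and "whp" means with probability tending to $1$. Give each pair $f$ an independent uniform $U_f\in[0,1]$ and let $G_p=\{f:U_f\le p\}$, which is a copy of $G(n,p)$. The order of the $U_f$ gives the process, with edges $e_1,e_2,\dots$. Let $P^*=U_{e_T}$, so $G_{P^*}$ is the graph $G_T$. Subscripts $p$, $P^*$, $C/n$, $0.6/n$, $7C/n$ refer to $G(n,p)$; subscripts $t,\tau,T$ or an explicit number of edges refer to the process. A *$p$-random* subset of a set contains each element independently with probability $p$. Put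
$$C=3k\ln k .$$

If an alive graph has colour classes of sizes $n_1,\dots,n_k$, all pairs inside classes are non-edges. By Cauchy–Schwarz, $\sum_i\binom{n_i}2=\frac12(\sum n_i^2-n)\ge\frac{n^2}{2k}-\frac n2$. So every alive graph has at least $\frac{n^2}{2k}-\frac n2$ non-edges.

**(F1)** *Whp $P^*\le C/n$ and $T\le Cn$.* The expected number of colourings of $G_{C/n}$ is at most $k^n(1-\frac Cn)^{n^2/(2k)-n/2}\le k^n\exp(-\frac{Cn}{2k}+\frac C2)$. Since $\frac C{2k}=\frac32\ln k$, this tends to $0$, so whp $G_{C/n}$ is dead, that is, $P^*\le C/n$. Also $e(G_{C/n})$ is binomial with mean at most $Cn/2$, so whp it is at most $Cn$, and then $T\le e(G_{C/n})\le Cn$.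

**(F2)** *There is $\alpha>0$ such that whp in $G_{C/n}$ every vertex set $S$ with $1\le|S|\le\alpha n$ spans fewer than $\frac54|S|$ edges.* Fix a size $s$ and let $r=\lceil 5s/4\rceil$. The expected number of $s$-sets spanning at least $r$ edges is at most
$$\binom ns\binom{\binom s2}{r}\Big(\frac Cn\Big)^r\le\Big(\frac{en}s\Big)^s\Big(\frac{es^2}{2r}\cdot\frac Cn\Big)^r\le\Big(\frac{en}s\Big)^s\Big(\frac{2eCs}{5n}\Big)^r .$$
If $\alpha\le\frac5{2eC}$, the last base is at most $1$, so $r$ may be replaced by $5s/4$, and the bound becomes $[c_1(s/n)^{1/4}]^s$ with $c_1=e(2eC/5)^{5/4}$. Require also $c_1\alpha^{1/4}\le\frac12$. The terms with $s\le\sqrt n$ are at most $(c_1n^{-1/8})^s$, with sum $o(1)$; the terms with $\sqrt n<s\le\alpha n$ are at most $2^{-s}$, with sum $o(1)$.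

**(F3)** *Whp all components of the process graph $G_{\lfloor n/4\rfloor}$ have at most one cycle and size $o(n)$; hence whp $T>n/4$.* Since $e(G_{0.6/n})$ has mean $0.3(n-1)$, whp it is at least $n/4$, so it suffices to consider $G_{0.6/n}$. A component with more than one cycle contains two cycles sharing one vertex, or two cycles joined by a path, or a theta graph. Each of these, on its $s$ vertices, is a Hamiltonian path plus two further edges. In the first two cases, go around the first cycle ending at its attachment vertex, along the joining path if there is one, then around the second cycle. In a theta graph with end vertices $x,y$ and paths $P_1,P_2,P_3$ between them, start at the neighbour of $x$ on $P_1$, follow $P_1$ to $y$, then $P_2$ back to $x$, then $P_3$ up to the vertex before $y$ (choosing $P_3$ to have an interior vertex). So the expected number of such subgraphs is at most $\sum_s n^ss^4(0.6/n)^{s+1}=O(1/n)$. The expected number of paths with $j$ edges from a given vertex is at most $0.6^j$, so the component of a vertex has expected size at most $\sum_j0.6^j=2.5$. The sum of squared component sizes is the sum over vertices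 of the size of their component; its mean is at most $2.5n$, so by Markov whp it is at most $n\ln n$, and all components have size at most $\sqrt{n\ln n}$. A graph whose components have at most one cycle is $3$-colourable, hence alive. So $T>\lfloor n/4\rfloor$, which means $T>n/4$.

**The first approach: look for the gadget.** One would like to show that, with positive probability, a fixed $k$-colourable non-$k$-choosable graph appears before time $T$. This fails completely. Let $D$ be a non-$k$-list-colourable subgraph of $G_{C/n}$, and shrink its vertex set until every $D-v$ is $k$-list-colourable. Take lists with no colouring of $D$. If some $v$ had degree at most $k-1$ in $D$, a list colouring of $D-v$ would extend to $v$. So $D$ has minimum degree at least $k\ge3$ and at least $\frac32|V(D)|$ edges. By (F2), whp this forces $|V(D)|>\alpha n$: every obstruction to list-colourability living at times up to $T$ has linear size.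

So the palette has to be spread out. We look for $k$ disjoint sets of *linear* size, constant in every colouring and with $k$ different colours. Once they exist, a vertex can attach to all but one of them in a linear number of ways, a random edge joins two given linear sets with probability bounded below, and the gadget on top costs only a constant factor of probability. Most of the work is in producing the palette.

## 4. Reversing the process: the hazard and the critical edges

**Definition (critical edges).** For a dead graph $G'$ let $\mathrm{crit}(G')=\{g\in E(G'):G'-g\text{ alive}\}$.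

Thus $g$ is critical if and only if every dead subgraph of $G'$ contains $g$: $\mathrm{crit}(G')$ is the intersection of the edge sets of all dead subgraphs. For $K_{k+1}$ all edges are critical. For two disjoint copies of $K_{k+1}$ none is. For two copies of $K_{k+1}$ sharing exactly one edge $xy$ (and its ends), only $xy$ is critical: without $xy$ one can give $x,y$ the same colour and finish each copy, while removing any other edge leaves a $K_{k+1}$.

**Lemma 2.** Given $G_T$, the edge $e_T$ is uniform on $\mathrm{crit}(G_T)$; given also $e_T$, the edge $e_{T-1}$ is uniform on $E(G_T)\setminus\{e_T\}$.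

*Proof.* Let $G'$ be dead with $m$ edges and $g\in\mathrm{crit}(G')$. If $G_m=G'$ and $e_m=g$, then $G_{m-1}=G'-g$ is alive and $G_m$ is dead, so $T=m$. Hence $P(G_T=G',e_T=g)=P(G_m=G',e_m=g)=P(G_m=G')/m$, since given $G_m$ the edge order is uniform. This does not depend on $g$. The event $\{T=m\}$ depends only on $(G_m,e_m)$; so given $G_T=G'$ and $e_T=g$, the order of the other edges is still uniform. ∎

**Definition (hazard).** For alive $G$ let $h(G)$ be the fraction of its non-edges $f$ with $G+f$ dead, that is, the fraction of frozen non-edges. Let $a_t$ be the indicator that $G_t$ is alive.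

Part (b) says $E\,h(G_{T-1})\ge\delta$. Since $P(T=t+1\mid G_t)=a_th(G_t)$, for every function $\Phi$
$$E\,\Phi(G_{T-1})=\sum_tE[a_th(G_t)\Phi(G_t)],\qquad\text{in particular}\quad\sum_tE[a_th(G_t)]=1. \tag{4.1}$$

**Why counting alone does not give (b).** The second identity in (4.1) says that the process must die. But it has of the order of $n$ steps in which to die, so the identity is consistent with hazards of order $1/n$ all along. A single frozen class of size about $\sqrt n$ has about $n/2$ pairs, and already gives a hazard of order $1/n$. Nothing linear follows. What we need is the quadratic sum $E\,h(G_{T-1})=\sum_tE[a_th(G_t)^2]$. The next lemma identifies it with a statement about critical edges.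

**Lemma 3.** Let $x=P(G_T-e_{T-1}\text{ alive})$. Then $x=E\frac{|\mathrm{crit}(G_T)|-1}{T-1}$, and $E\,h(G_{T-1})-o(1)\le x\le E\,h(G_{T-1})$.

*Proof.* The formula is Lemma 2: given $G_T$ and $e_T$, the edge $e_{T-1}$ is uniform on $T-1$ edges, of which $|\mathrm{crit}(G_T)|-1$ are critical.

For alive $G_t$ with $M$ non-edges let $K$ be the set of non-edges $f$ with $G_t+f$ dead and $h=h(G_t)=|K|/M$. Put
$$h_2(G_t)=P(e_{t+1},e_{t+2}\in K\mid G_t)=h\,\frac{hM-1}{M-1}=h^2-\frac{h(1-h)}{M-1}\in\Big[h^2-\frac h{M-1},\,h^2\Big].$$
Split the event $T=t+2$ according to whether $G_t+e_{t+2}=G_T-e_{T-1}$ is alive. If it is dead, then $G_t$ is alive, $e_{t+1}\notin K$ (because $G_{t+1}$ is alive) and $e_{t+2}\in K$. Conversely, these three conditions give $G_{t+1}$ alive and $G_{t+2}$ dead. Given an alive $G_t$, the edge $e_{t+2}$ is marginally uniform on the non-edges, so the conditional probability that $e_{t+1}\notin K$ and $e_{t+2}\in K$ is $h-h_2$. As $T\ge2$ always, summing over $t\ge0$ gives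
$$1=x+\sum_tE[a_th(G_t)]-\sum_tE[a_th_2(G_t)] .$$
By (4.1) the first sum is $1$, so $x=\sum_tE[a_th_2(G_t)]$. By (4.1) with $\Phi=h$, $\sum_tE[a_th^2]=E\,h(G_{T-1})$. Since $M\ge\frac{n^2}{2k}-\frac n2$ for alive graphs, $\sum_tE[a_th/(M-1)]=O(n^{-2})$. ∎

Since $T\le Cn$ whp, (b) would follow from $|\mathrm{crit}(G_T)|\ge cn$ with probability bounded below. Let $\Gamma$ be the graph formed by $\mathrm{crit}(G_T)$ and the vertices it meets.

**A first attempt at $|\mathrm{crit}(G_T)|\ge cn$.** If every edge of $G_T$ were critical, every vertex of $\Gamma$ would have degree at least $k\ge3$, since a vertex of degree less than $k$ can be deleted from a dead graph without making it alive. Then $|E(\Gamma)|\ge\frac32|V(\Gamma)|$, and (F2) would force $\Gamma$ to have linear size. But $\Gamma$ is the *intersection* of all dead subgraphs, and degrees in it can be small: for two copies of $K_{k+1}$ sharing the edge $xy$, $\Gamma$ is the single edge $xy$.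

What gets past this is a dichotomy. If, at the killing edge $ab$, the end $a$ has small degree in $\Gamma$, then the obstruction is redundant around $a$: one can drop an edge at $a$ and random neighbours of $a$ restore it. We convert random neighbours of $a$ into random edges elsewhere. It follows that a *bounded* number of random edges kills $G_{T-1}$ with probability bounded below, and then the hazard is large for a different reason. For $L\ge1$ put
$$D_L(G)=P(G\cup\{w_1,\dots,w_L\}\text{ dead}),\qquad w_i\text{ i.i.d. uniform pairs of }V(G),$$
where the pairs may repeat or already be edges.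

## 5. The Box Lemma

**Lemma 4 (Box Lemma).** Let $S\subset V^L$ have density $\theta$, and let $z_l^0,z_l^1$ $(l\le L)$ be i.i.d. uniform in $V$. Then the probability that all $2^L$ transversals $(z_l^{\epsilon_l})_l$ lie in $S$ is at least $\theta^{2^L}$.

For $L=1$ the probability is $\theta^2$. For $L=2$, view $S$ as a bipartite graph between two copies of $V$; the lemma bounds below the density of (possibly degenerate) $4$-cycles by $\theta^4$.

*Proof.* Double the first coordinate. If $g$ is the conditional density of $S$ given the other coordinates, then the probability that $(z_1^0,z_2,\dots)$ and $(z_1^1,z_2,\dots)$ both lie in $S$ is $E[g^2]\ge(Eg)^2=\theta^2$. The set of such $(z_1^0,z_1^1,z_2,\dots,z_L)$ has density at least $\theta^2$; double its next coordinate, which gives at least $\theta^4$, and so on. After $L$ doublings the density is at least $\theta^{2^L}$. ∎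

How it will be used: suppose joining a vertex $a$ to *any* transversal of the pairs $z_l^0z_l^1$ kills a graph. Then putting in the edges $w_l=z_l^0z_l^1$ instead kills it too. Indeed, in a colouring where each pair $w_l$ is bichromatic, one can pick from each pair an element whose colour is not that of $a$.

## 6. Small critical degree at the killing edge

**Lemma 5.** Let $\varepsilon\in(0,1)$, $L=\lceil C/\varepsilon\rceil$, $\beta=e^{-2C}$. Let $(a,b)$ be a uniformly random ordering of $e_T$, and let $Z$ be the number of edges of $\mathrm{crit}(G_T)$ at $a$ other than $ab$. For $n$ large,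
$$P(Z\le1,\ P^*\le C/n)\le2\beta^{-1}\Big[\varepsilon+2\big(2E\,D_L(G_{T-1})+\tfrac L{n-2}\big)^{2^{-L}}\Big].$$

*Proof.*

**Step 1: reduce to a fixed pair $ab$ and independent neighbourhoods.** Condition on $U_f=p$. The pair $f$ is the killing edge $e_T$ if and only if $G_p\setminus f$ is alive and $G_p+f$ is dead, and then $G_T=G_p$. Let $\Psi\ge0$ be a function of $(G_T,a,b)$ that does not change under relabelling of vertices. Sum over the $n(n-1)$ ordered pairs, each ordering of $e_T$ being chosen with probability $\frac12$. For fixed vertices $a,b$ this gives
$$E\big[\Psi(G_T,a,b)1\{P^*\le C/n\}\big]=\int_0^{C/n}N\,E\big[\Psi(G_p,a,b)1\{ab\text{ kills}\}\,\big|\,U_{ab}=p\big]\,dp. \tag{6.1}$$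
Let $V'=V\setminus\{a,b\}$, $H=G_p[V']$, and let $A,B\subset V'$ be the neighbourhoods of $a,b$ in $V'$. These three are independent, and $A,B$ are $p$-random subsets of $V'$. Write $(H,A,B)^\circ$ for the resulting graph without $ab$ and $(H,A,B)^+$ for the graph with $ab$. Put
$$\mathcal A=\mathcal A(H,B)=\{A:(H,A,B)^+\text{ dead}\},\qquad\mathcal B=\{A:(H,A,B)^\circ\text{ dead}\}.$$
Both are up-sets and $\mathcal B\subset\mathcal A$. The pair $ab$ kills if and only if $A\in\mathcal A\setminus\mathcal B$. In that case $G_T=(H,A,B)^+$ and $Z=|\mathrm{piv}(A)|$, where $\mathrm{piv}(A)=\{z\in A:A\setminus z\notin\mathcal A\}$.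

**Step 2: pass to minimal neighbourhoods.** The purpose is to see what $Z\le1$ means. Let $A\in\mathcal A\setminus\mathcal B$ and let $W\subset A$ be a minimal element of $\mathcal A$. Then $W\notin\mathcal B$, since $\mathcal B$ is an up-set not containing $A$. Next, $|W|\ge k-1\ge2$. Indeed, if $|W|\le k-2$, take a colouring of the alive graph $(H,W,B)^\circ$. The vertex $a$ has at least two colours allowed by $W$, so it can be recoloured to avoid the colour of $b$, and $(H,W,B)^+$ would be alive. (The bound is attained: if $H\supset K_{k-1}$ and $B$ contains this clique, then $W$ can be the clique, and the obstruction is $K_{k+1}$.) Moreover $\mathrm{piv}(A)\subset W$, because for $z\in A\setminus W$ the set $A\setminus z$ contains $W$. So if $Z\le1$, at least $|W|-1\ge|W|/2$ elements $u\in W$ satisfy $A\setminus u\in\mathcal A$.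

**Step 3: from a sum over $W$ to the event that $A$ itself is minimal.** Sum over all minimal $W\in\mathcal A$ with $W\notin\mathcal B$. We have $P(W\subset A)=p^{|W|}$, and given $W\subset A$ the rest $A\setminus W$ is a $p$-random subset of $V'\setminus W$. By Markov's inequality for the number of $u\in W$ with $A\setminus u\in\mathcal A$,
$$P(A\in\mathcal A\setminus\mathcal B,\,Z\le1\mid H,B)\le\sum_Wp^{|W|}\frac2{|W|}\sum_{u\in W}P\big((W\setminus u)\cup R\in\mathcal A\big),$$
where $R$ is a $p$-random subset of $V'$; enlarging $V'\setminus W$ to $V'$ only increases the bound, as $\mathcal A$ is an up-set. For $p\le C/n\le\frac12$ we have $P(A=W)\ge p^{|W|}(1-C/n)^n\ge\beta p^{|W|}$, using $1-y\ge e^{-2y}$ on $[0,\frac12]$. Replacing $p^{|W|}$ by $\beta^{-1}P(A=W)$ turns the sum into an expectation over $A$: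
$$P(A\in\mathcal A\setminus\mathcal B,Z\le1\mid H,B)\le2\beta^{-1}E\Big[1\{A\text{ minimal in }\mathcal A,\,A\notin\mathcal B\}\frac1{|A|}\sum_{u\in A}\psi(A\setminus u)\,\Big|\,H,B\Big], \tag{6.2}$$
with $\psi(F)=P(F\cup R\in\mathcal A)$.

**Step 4: replace $R$ by a bounded number of uniform vertices.** Since $E|R|\le C$, Markov gives $P(|R|>L)\le C/L\le\varepsilon$. Let $z_1,z_2,\dots$ be i.i.d. uniform in $V'$ and $\theta=\theta(F)=P(F\cup\{z_1,\dots,z_L\}\in\mathcal A)$. For $i\le L$, a uniform $i$-set is $\{z_1,\dots,z_i\}$ conditioned on distinctness, which has probability at least $\frac12$ for $n$ large. By monotonicity $P(F\cup R\in\mathcal A\mid|R|=i)\le\theta/P(z_1,\dots,z_i\text{ distinct})\le2\theta$. Hence $\psi\le\varepsilon+2\theta$.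

**Step 5: trade random neighbours of $a$ for random pairs.** Take i.i.d. uniform $z_l^0,z_l^1\in V'$, $l\le L$. By the Box Lemma, with probability at least $\theta^{2^L}-\frac L{n-2}$ all transversals $R$ satisfy $F\cup R\in\mathcal A(H,B)$ and all $z_l^0\ne z_l^1$. In this event put $w_l=z_l^0z_l^1$. We claim $(H+w_1+\dots+w_L,F,B)^+$ is dead. Suppose it had a colouring $\sigma$, and let $\kappa=\sigma(a)$. Since $\sigma(z_l^0)\ne\sigma(z_l^1)$, choose in each pair an element of colour $\ne\kappa$; let $R$ be this transversal. Then $\sigma$ properly colours $(H,F\cup R,B)^+$, contradicting $F\cup R\in\mathcal A(H,B)$. Given that all $z_l^0\ne z_l^1$, the $w_l$ are i.i.d. uniform pairs of $V'$. Hence for i.i.d. uniform pairs $w_l$ of $V'$,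
$$\varphi(F):=P_w\big((H,F,B)^+\cup\{w_1,\dots,w_L\}\text{ dead}\big)\ge\theta^{2^L}-\tfrac L{n-2}. \tag{6.3}$$

**Step 6: average with Hölder.** Let $\nu$ be the measure given by $N\,dp$ on $[0,C/n]$, the law of $(H,A,B)$ restricted to $\{A\text{ minimal in }\mathcal A,\ A\notin\mathcal B\}$, and $u\in A$ uniform. On this event $ab$ kills, so by (6.1) with $\Psi=1$ the mass of $\nu$ is at most $P(P^*\le C/n)\le1$. With $F=A\setminus u$, Hölder's inequality and (6.3) give
$$\int\theta\,d\nu\le\Big(\int\theta^{2^L}d\nu\Big)^{2^{-L}}\le\Big(\int\varphi\,d\nu+\frac L{n-2}\Big)^{2^{-L}}. \tag{6.4}$$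

**Step 7: exchange $au$ for $e_T$.** The purpose is to bound $\int\varphi\,d\nu$ by $D_L(G_{T-1})$. Here $(H,F,B)^+=G_T-au$. A uniform pair of $V$ meets $\{a,b\}$ with probability $(2n-3)/N\le4/n$, and uniform pairs of $V$ conditioned to avoid $a,b$ are uniform pairs of $V'$. So replacing the pairs of $V'$ by i.i.d. uniform pairs $w=\{w_1,\dots,w_L\}$ of $V$ costs a factor at most $(1-4L/n)^{-1}\le2$. If $A$ is minimal in $\mathcal A$ and $A\notin\mathcal B$, then all edges at $a$, including $ab$, are critical in $G_T$; call such a vertex $a$ *full*. Now use (6.1), drop the restriction $P^*\le C/n$, and recall from Lemma 2 that given $G_T$ the ordered pair $(a,b)$ is uniform on the $2|\mathrm{crit}(G_T)|$ orderings of critical edges. With $|A|=\deg(a)-1$ this yields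
$$\int\varphi\,d\nu\le2E\Big[\frac1{2|\mathrm{crit}(G_T)|}\sum_{a\text{ full}}\ \sum_{u\in N(a)}\ \sum_{b\in N(a)\setminus u}\frac{1\{(G_T-au)\cup w\text{ dead}\}}{\deg(a)-1}\Big].$$
The sum over $b$ has $\deg(a)-1$ equal terms, and each critical edge occurs at most twice as $au$. So the right side is at most
$$2E\Big[\frac1{|\mathrm{crit}(G_T)|}\sum_{g\in\mathrm{crit}(G_T)}1\{(G_T-g)\cup w\text{ dead}\}\Big]=2P\big((G_T-e_T)\cup w\text{ dead}\big)=2E\,D_L(G_{T-1}),$$
where the first equality is again Lemma 2.

**Step 8: collect.** Integrating (6.2) over the law of $(H,B)$ and over $N\,dp$, with $\psi\le\varepsilon+2\theta$, gives $P(Z\le1,P^*\le C/n)\le2\beta^{-1}\int(\varepsilon+2\theta)\,d\nu$. The mass of $\nu$ is at most $1$, and (6.4) with Step 7 bounds $\int\theta\,d\nu$ by $(2E\,D_L(G_{T-1})+\frac L{n-2})^{2^{-L}}$. ∎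

## 7. Linear freezing: proof of part (b)

Choose $\varepsilon=\beta/400$, $L=\lceil C/\varepsilon\rceil$, and $\delta_1>0$ with $4\beta^{-1}(3\delta_1)^{2^{-L}}\le\frac1{400}$. For each large $n$ one of the following two cases holds.

**Case 1: $E\,D_L(G_{T-1})\le\delta_1$, so critical degrees are large.** By Lemma 5 and (F1), for large $n$, $P(Z\le1)\le\frac1{200}+\frac1{400}+o(1)\le\frac1{100}$. By Lemma 2, $a$ together with $e_T$ is a uniformly random one of the $2|\mathrm{crit}(G_T)|$ edge-endpoint slots of $\Gamma$, and the $\Gamma$-degree of $a$ is $Z+1$. So the expected fraction of slots at vertices of $\Gamma$-degree at most $2$ is at most $\frac1{100}$. By Markov, with probability at least $\frac45$ this fraction is at most $\frac1{20}$. Then at most $\frac23|\mathrm{crit}(G_T)|$ vertices of $\Gamma$ have degree at least $3$, and at most $\frac1{20}\cdot2|\mathrm{crit}(G_T)|$ have degree $1$ or $2$, so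
$$|V(\Gamma)|\le\Big(\frac23+\frac1{10}\Big)|\mathrm{crit}(G_T)|=\frac{23}{30}|\mathrm{crit}(G_T)|,\qquad|\mathrm{crit}(G_T)|\ge\frac{30}{23}|V(\Gamma)|>\frac54|V(\Gamma)| .$$
$\Gamma$ is nonempty, as it contains $e_T$, and whp $\Gamma\subset G_T\subset G_{C/n}$ by (F1). So by (F2), except with probability $o(1)$, $|V(\Gamma)|>\alpha n$. Hence with probability at least $\frac12$ both $|\mathrm{crit}(G_T)|>\frac54\alpha n$ and $T\le Cn$ hold, and then $\frac{|\mathrm{crit}(G_T)|-1}{T-1}\ge\frac\alpha{2C}$ for large $n$. So $x\ge\frac\alpha{4C}$, and $E\,h(G_{T-1})\ge\frac\alpha{4C}$ by Lemma 3.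

**Case 2: $E\,D_L(G_{T-1})>\delta_1$, so a few random edges kill.** Let $G_t$ be alive. Given its size $i\le L$, the set of non-edges of $G_t$ among $w_1,\dots,w_L$ is a uniform $i$-set of non-edges, so it can be coupled with the next $i$ process edges. Thus
$$D_L(G_t)\le P(T\le t+L\mid G_t)=\sum_{j<L}E[a_{t+j}h(G_{t+j})\mid G_t].$$
If $G_{t+j}$ is alive, then $h(G_t)\le h(G_{t+j})$. Indeed, no frozen non-edge of $G_t$ has been added, since that would kill; these pairs remain frozen; and the number of non-edges does not increase. By (4.1) with $\Phi=D_L$, and since $a_{t+j}=1$ implies $a_t=1$,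
$$\delta_1<\sum_{j<L}\sum_tE[a_{t+j}h(G_t)h(G_{t+j})]\le\sum_{j<L}\sum_tE[a_{t+j}h(G_{t+j})^2]\le L\,E\,h(G_{T-1}).$$

In both cases $E\,h(G_{T-1})\ge\delta:=\min(\frac\alpha{4C},\frac{\delta_1}L)$. This proves (b). ∎

## 8. From vertices that kill to $k$ frozen classes of linear size

Part (b) yields one large frozen class. If the largest class of $G_{T-1}$ has size $m$, there are at most $mn/2$ frozen pairs, so $h(G_{T-1})$ bounded below forces $m$ to be linear. A palette needs $k$ of them, with all $k$ colours. To see all the colours at once, use a *vertex* instead of an edge: adding a vertex joined to a set $A$ kills an alive graph exactly when $A$ shows all $k$ colours in every colouring.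

**Definition.** For a graph $F$ let $F\oplus A$ be $F$ with a new vertex joined to $A\subset V(F)$. Let $\lambda(F,p)=P(F\oplus A\text{ dead})$ for a $p$-random $A\subset V(F)$. For example, for $F=K_k$ we get $\lambda(F,p)=p^k$. Clearly $\lambda(F,p)$ is nondecreasing in $F$ and in $p$.

**Definition (property $\mathfrak S$).** With a constant $\gamma>0$ chosen in Step 3 below, $G\in\mathfrak S$ means: $G$ is alive and there are disjoint sets $C_1,\dots,C_k$, $|C_j|\ge\gamma n$, such that every $\sigma\in X(G)$ is constant on each $C_j$, with different colours on different $C_j$.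

**Proposition 6.** There are $\gamma,c_5>0$ such that for large $n$, $P(\exists t\le2Cn:\ G_t\in\mathfrak S)\ge c_5$.

*Proof.*

**Step 1: an alive graph that a random vertex kills with probability bounded below.** By (b) and Lemma 3, $E\frac{|\mathrm{crit}(G_T)|-1}{T-1}\ge\frac\delta2$ for large $n$. The ratio lies in $[0,1]$, so it is at least $\frac\delta4$ with probability at least $\frac\delta4$. By (F3) whp $T-1\ge\lfloor n/4\rfloor$. So with probability at least $\frac\delta5$ we have $|\mathrm{crit}(G_T)|\ge\frac{\delta n}{20}$ and $P^*\le C/n$. Also $E\sum_v\deg_{G_{C/n}}(v)^2\le(C+C^2)n$, so with $c_2=20(C+C^2)/\delta$ this sum is at most $c_2n$ with probability at least $1-\frac\delta{20}$. When $P^*\le C/n$, we have $\Gamma\subset G_{C/n}$, and Cauchy–Schwarz gives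
$$|\mathrm{crit}(G_T)|\le\sum_{v\in V(\Gamma)}\deg_{G_{C/n}}(v)\le\Big(|V(\Gamma)|\sum_v\deg_{G_{C/n}}(v)^2\Big)^{1/2}\le(|V(\Gamma)|\,c_2n)^{1/2}.$$
So with probability at least $\frac\delta{10}$ at least $c_4n$ vertices meet $\mathrm{crit}(G_T)$, where $c_4=\delta^2/(400c_2)$. Deleting such a vertex makes $G_T$ alive. By symmetry, for a fixed vertex $v$,
$$P(G_T-v\text{ alive})\ge c_3:=\frac{c_4\delta}{10}.$$

Next we compare the killing moment with what can be predicted without seeing $v$. Let $F_p=G_p-v$, $\mathbb F=\sigma(U_f:f\not\ni v)$, $\lambda_0=c_3/2$. Then $\lambda(F_p,p)=P(G_p\text{ dead}\mid\mathbb F)$ is nondecreasing in $p$, so given $\mathbb F$ the set $J=\{p:\lambda(F_p,p)<\lambda_0\}$ is an initial interval. If $P^*\in J$, then $G_p$ is dead for some $p\in J$. The events $\{G_p\text{ dead}\}$ increase with $p$, and each has conditional probability less than $\lambda_0$ for $p\in J$. Their union over $p\in J$ is the union along a sequence increasing to the right end of $J$ (or the event at that end, if it belongs to $J$), so it has conditional probability at most $\lambda_0$. Hence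
$$P(\lambda(F_{P^*},P^*)<\lambda_0)\le\lambda_0 .$$
Therefore, with probability at least $c_3-\lambda_0-o(1)\ge c_3/3$, we have $P^*\le C/n$, $F_{P^*}=G_T-v$ is alive, and $\lambda(F_{P^*},C/n)\ge\lambda(F_{P^*},P^*)\ge\lambda_0$.

Apply this with $n+1$ vertices in place of $n$. The graphs $F_p$ run through the random graph process on $n$ vertices; whp $e(F_{C/(n+1)})\le Cn$; and $\lambda(F,C/n)\ge\lambda(F,C/(n+1))$. So for the process on $n$ vertices:
$$\text{for large }n,\text{ with probability at least }\tfrac{c_3}4\text{ there is }t\le Cn\text{ with }G_t\text{ alive and }\lambda(G_t,C/n)\ge\lambda_0. \tag{8.1}$$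

**Step 2: from killing vertices to frozen pairs showing all colours.** Let $\tau_1$ be the first $t$ as in (8.1), a stopping time, and $G=G_{\tau_1}$. Since $G$ is alive, $G\oplus A$ is dead if and only if $\sigma(A)=[k]$ for all $\sigma\in X(G)$. Let $L_1=\lceil2C/\lambda_0\rceil$; for a $C/n$-random $A$, $P(|A|>L_1)\le C/L_1\le\lambda_0/2$. With i.i.d. uniform $z_i\in V$ put
$$\theta=P\big(\sigma(\{z_1,\dots,z_{L_1}\})=[k]\ \ \forall\sigma\in X(G)\big).$$
As in Step 4 of Lemma 5, a uniform $i$-set is $\{z_1,\dots,z_i\}$ conditioned on distinctness, so $P(G\oplus A\text{ dead}\mid|A|=i)\le2\theta$ for $i\le L_1$. Thus $\lambda_0\le\frac{\lambda_0}2+2\theta$, that is, $\theta\ge\lambda_0/4$. Apply the Box Lemma; the event that some $z_l^0=z_l^1$ has probability at most $L_1/n$. So for i.i.d. uniform pairs $w_l=z_l^0z_l^1$ of distinct vertices, $l\le L_1$, with probability at least $\frac12(\lambda_0/4)^{2^{L_1}}$ every transversal $R$ satisfies $\sigma(R)=[k]$ for all $\sigma\in X(G)$. In that event, for every $\sigma\in X(G)$ and every $\kappa\in[k]$, some $w_l$ is monochromatic of colour $\kappa$; otherwise some transversal would avoid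 $\kappa$.

Go through $l=1,\dots,L_1$, adding $w_l$ if the current graph stays alive (in particular if $w_l$ is already an edge) and skipping it otherwise. Let $I$ be the set of added indices and $w_I=\{w_l:l\in I\}$. Then $G+w_I$ is alive. Each $w_l$ with $l\notin I$ was frozen when skipped, so it is frozen in $G+w_I$. For $\sigma\in X(G+w_I)\subset X(G)$ the pairs $w_l$, $l\in I$, are not monochromatic, so every colour must appear on a skipped pair: $\{\sigma(w_l):l\notin I\}=[k]$.

There are $2^{L_1}$ possible sets $I$. So there is a deterministic $I=I(G)$ for which these three properties ($G+w_I$ alive; $w_l$ frozen in it for $l\notin I$; colours of these pairs covering $[k]$ for every $\sigma\in X(G+w_I)$) hold with probability at least $\eta:=2^{-L_1-1}(\lambda_0/4)^{2^{L_1}}$. Let $y(w_I)$ be the conditional probability of the three properties given $w_I$. Its mean is at least $\eta$, so $y(w_I)\ge\eta/2$ with probability at least $\eta/2$. When this happens, $G'=G+w_I$ is alive and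
$$\begin{aligned}&\text{for }m=L_1-|I|\text{ i.i.d. uniform pairs, with probability at least }\eta/2\text{ all are frozen in }G'\\&\text{and their colours cover }[k]\text{ for every }\sigma\in X(G').\end{aligned} \tag{8.2}$$
Since $e(G)\le Cn$, up to probability $O(1/n)$ the pairs $w_l$, $l\in I$, are distinct non-edges of $G$, and conditioned on this they are distributed as the next $|I|$ process edges. So from $G$ the process reaches such a $G'$ after $|I|$ steps with probability at least $\eta/3$.

**Step 3: the classes involved are large.** Let $\gamma=\eta/(4L_1)$ and let $K_1,\dots,K_q$ be the $\approx_{G'}$-classes of size at least $\gamma n$; so $q\le1/\gamma$. A uniform pair lies in a common class of size less than $\gamma n$ with probability $\sum_{|K|<\gamma n}\frac{|K|(|K|-1)}{n(n-1)}\le\gamma$, since $\frac{|K|-1}{n-1}\le\frac{|K|}n<\gamma$ for these classes. As $m\gamma\le L_1\gamma<\eta/2$, some outcome in (8.2) has all its pairs inside large classes. Hence every $\sigma\in X(G')$ is constant on each $K_j$ and uses all $k$ colours on $K_1\cup\dots\cup K_q$. Both properties, for these fixed sets, persist as long as the graph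 stays alive.

**Step 4: fix which classes agree.** Suppose that in the current alive graph, for some $i<j$, some colourings give $K_i,K_j$ equal colours and some give them different colours. Then there is no edge between $K_i$ and $K_j$, so with probability at least $\gamma^2n^2/N\ge\gamma^2$ the next edge joins $K_i$ to $K_j$. In that case the graph stays alive, by the colourings with different colours, and the set of patterns $(\sigma(K_1),\dots,\sigma(K_q))\in[k]^q$ strictly shrinks. After at most $k^q\le k^{1/\gamma}$ such steps, every two $K_i,K_j$ are always equal or always different. Merge the always-equal ones. The merged sets pairwise always differ, so there are at most $k$ of them; every colouring uses all $k$ colours on them, so there are exactly $k$. The current graph is in $\mathfrak S$.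

Altogether this happens with probability at least $c_5:=\frac{c_3}4\cdot\frac\eta3\cdot\gamma^{2k^{1/\gamma}}$, within a bounded number of steps after $\tau_1\le Cn$, hence before time $2Cn$ for large $n$. ∎

One more remark on timing. Two vertices in different components are not frozen, since one may permute the colours of one component. So in a graph of $\mathfrak S$ each $C_j$ lies in one component, of size at least $\gamma n$. By (F3), whp $G_t\notin\mathfrak S$ for all $t\le n/4$.

## 9. Light vertices: randomness that survives the conditioning

We want many vertices attached to the palette as the $b_i$ and $z_i$ were attached to the clique. The difficulty is that the palette was found by inspecting the whole graph, after which no neighbourhood is random. The remedy is to find the palette in a graph from which some vertices of degree $k-1$ have been removed. Such vertices do not influence the colourings of the rest, and their neighbourhoods remain uniform.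

Let $\rho=\min(\frac\gamma2,\frac1{40C})$ and fix $R\subset V$ with $|R|=\lfloor\rho n\rfloor$.

**Definition (light vertices).** A vertex $v\in R$ is *light* in $G$ if $v$ is isolated in $G[R]$ and has exactly $k-1$ neighbours in $V\setminus R$. Let $H_0=H_0(G)$ be $G$ minus all light vertices.

Example: $k=3$, $R=\{1,2,3\}$, where $12$ is the only edge inside $R$ and vertex $3$ has exactly the neighbours $4,5$. Then $3$ is light and $1,2$ are not; any $3$-colouring of $G-3$ leaves a colour for $3$.

In general light vertices are pairwise non-adjacent and have degree $k-1$, so every colouring of $H_0$ extends to $G$. Thus $X(H_0)$ is the set of restrictions of $X(G)$, and $G$ is alive if and only if $H_0$ is.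

**Definition (tuples and types).** For alive $G$, let $\mathcal T(G)$ be the set of ordered $k$-tuples $(E_1,\dots,E_k)$ where each $E_j$ is the intersection of an $\approx_{H_0}$-class with $V\setminus R$, $|E_j|\ge\gamma n/2$, and $\sigma(E_i)\ne\sigma(E_j)$ for all $i\ne j$ and $\sigma\in X(H_0)$. For a tuple in $\mathcal T(G)$, a light $v$ has *type 1* if $N(v)$ has one vertex in each of $E_2,\dots,E_k$, and *type 2* if it has one in each of $E_1,E_3,\dots,E_k$.

In the gadget of Section 2, with $E_j=\{e_j\}$, the $b_i$ are attached as type 1 and the $z_i$ as type 2. Since $|N(v)|=k-1$, no vertex has both types. At most $2/\gamma$ classes are large enough, so $|\mathcal T(G)|\le(2/\gamma)^k$.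

If $G\in\mathfrak S$, then $\mathcal T(G)\ne\emptyset$: the sets $C_j\setminus R\subset V(H_0)$ have size at least $\gamma n-\rho n\ge\gamma n/2$. They are constant, with distinct colours, under all of $X(H_0)$, because elements of $X(H_0)$ are restrictions of elements of $X(G)$. So they lie in distinct $\approx_{H_0}$-classes, which give such a tuple.

We use Chernoff's bound in this form: for constants $0<c<c'$ and a sum $Y$ of independent indicators, $P(Y\ge c'n)\le e^{-\Omega(n)}$ if $EY\le cn$, and $P(Y\le cn)\le e^{-\Omega(n)}$ if $EY\ge c'n$.

**Lemma 7.** There is $\zeta>0$ such that whp for all $t\in[n/4,2Cn]$ with $G_t$ alive and all tuples in $\mathcal T(G_t)$, there are at least $\zeta n$ vertices of each type.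

*Proof.*

**Step 1: there are many light vertices.** Fix $t$ and let $p=t/N\in[\frac1{2n},\frac{5C}n]$. Since $t=Np$ is a mode of $\mathrm{Bin}(N,p)$, we have $P(e(G(n,p))=t)\ge\frac1{N+1}$, so $P(G_t\in\mathcal E)\le(N+1)P(G(n,p)\in\mathcal E)$ for every set $\mathcal E$ of graphs. In $G(n,p)$ the number $e(R)$ of edges inside $R$ has mean at most $\frac{5C}2\rho^2n\le\frac{\rho n}{16}$, so by Chernoff $e(R)\le|R|/4$ with probability $1-e^{-\Omega(n)}$. Then at least $|R|/2$ vertices of $R$ are isolated in $G[R]$. Independently of $G[R]$ and of each other, the vertices of $R$ have exactly $k-1$ neighbours in $V\setminus R$ with probability at least a positive constant, since $|V\setminus R|\ge n/2$ and $p\in[\frac1{2n},\frac{5C}n]$. By Chernoff there is $\zeta_0>0$ such that with probability $1-e^{-\Omega(n)}$ there are at least $\zeta_0n$ light vertices in $G(n,p)$. By the comparison, the same holds in $G_t$.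

**Step 2: their neighbourhoods are independent and uniform.** In the uniform graph $G_t$ with $t$ edges, condition on $G[V\setminus R]$, on $G[R]$, on the number of neighbours in $V\setminus R$ of every vertex of $R$, and on the neighbourhoods of all non-light vertices of $R$. This determines the set of light vertices, $H_0$, whether $G_t$ is alive, and $\mathcal T(G_t)$. All choices of $(k-1)$-subsets of $V\setminus R$ as light neighbourhoods give graphs with $t$ edges consistent with the conditioning. So the light neighbourhoods are independent uniform $(k-1)$-subsets of $V\setminus R$.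

**Step 3: count types.** For a fixed tuple each light vertex has type 1 with probability
$$\frac{\prod_{j\ge2}|E_j|}{\binom{|V\setminus R|}{k-1}}\ge\frac{(\gamma n/2)^{k-1}}{n^{k-1}}=\Big(\frac\gamma2\Big)^{k-1},$$
and likewise type 2. Put $\zeta=\frac12\zeta_0(\gamma/2)^{k-1}$. If there are at least $\zeta_0n$ light vertices, the expected number of each type is at least $2\zeta n$. By Chernoff and a union bound over the two types and the boundedly many tuples, failure has probability $e^{-\Omega(n)}$. Summing over $t\le2Cn$ finishes the proof. ∎

## 10. The gadget on a linear palette: proof of Theorem 1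

Let $\tau$ be the first time with $G_\tau\in\mathfrak S$, a stopping time. By Proposition 6, (F3) with the remark after Proposition 6, and Lemma 7, with probability at least $c_5-o(1)$ the following holds: $n/4<\tau\le2Cn$, and for a tuple $(E_1,\dots,E_k)\in\mathcal T(G_\tau)$, fixed as a function of $G_\tau$, there are at least $\zeta n$ vertices of each type. Let $d=k(k-1)$.

**Step 1: add the gadget.** Given the above, we claim that with probability at least $\zeta^{2d}$ for large $n$ the next $d$ process edges are $b_1z_1,\dots,b_dz_d$, with the $b_i$ of type 1 and the $z_i$ of type 2 with respect to $G_\tau$, and all $2d$ vertices distinct. Indeed, light vertices are pairwise non-adjacent in $G_\tau$. So at each such step there are at least $(\zeta n-d)^2$ non-edges joining an unused type-1 vertex to an unused type-2 vertex, and the step has probability at least $(\zeta n-d)^2/N\ge\zeta^2$.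

**Step 2: $G_{\tau+d}$ is $k$-colourable.** Let $\sigma\in X(G_\tau)$. Its restriction lies in $X(H_0(G_\tau))$, so $\sigma$ is constant on each $E_j$, and $\sigma(E_1),\dots,\sigma(E_k)$ are all of $[k]$. The vertex $b_i$ has neighbours in $E_2,\dots,E_k$, so $\sigma(b_i)=\sigma(E_1)$; likewise $\sigma(z_i)=\sigma(E_2)\ne\sigma(E_1)$. So $\sigma$ is proper on the new edges, and $X(G_{\tau+d})=X(G_\tau)\ne\emptyset$.

**Step 3: $G_{\tau+d}$ is not $k$-list-colourable.** Let $(x_i,y_i)$, $i\le d$, enumerate the ordered pairs of distinct colours of $[k]$. Put
$$L(b_i)=[k+1]\setminus\{x_i\},\qquad L(z_i)=[k+1]\setminus\{y_i\},\qquad L(u)=[k]\text{ otherwise}.$$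
All lists have size $k$. Suppose $\psi$ is a proper $L$-colouring of $G_{\tau+d}$. The vertices $b_i,z_i$ are light in $G_\tau$, so every vertex of $H_0=H_0(G_\tau)$ has list $[k]$, and $\psi|_{V(H_0)}\in X(H_0)$. Thus $\psi$ equals a constant $\pi_j$ on $E_j$, with $\pi_1,\dots,\pi_k$ a permutation of $[k]$. Take $i$ with $(x_i,y_i)=(\pi_1,\pi_2)$. The vertex $b_i$ has neighbours in $E_2,\dots,E_k$, so $\psi(b_i)\in[k+1]\setminus\{\pi_1,\pi_2,\dots,\pi_k\}=\{k+1\}$. Likewise $z_i$ has neighbours in $E_1,E_3,\dots,E_k$, so $\psi(z_i)\in[k+1]\setminus\{\pi_2,\pi_1,\pi_3,\dots,\pi_k\}=\{k+1\}$. But $b_iz_i$ is an edge, a contradiction.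

**Step 4: conclusion.** With probability at least $c_5\zeta^{2d}-o(1)$ we have $T_\ell\le\tau+d<T$. So $\liminf_nP(T_\ell<T)>0$, and for every $k\ge3$ it is not true that the graph at time $T_\ell$ is a.s. not $k$-colourable.

**Step 5: part (a), keeping the graph alive for $s$ more steps.** Since $e(G_{7C/n})$ has mean $\frac72C(n-1)$, whp it is at least $\lceil3Cn\rceil$. The number of isolated vertices of $G_{7C/n}$ has mean $n(1-\frac{7C}n)^{n-1}\ge e^{-14C}n$ for large $n$. With $p=7C/n$, two vertices contribute covariance $(1-p)^{2n-3}-(1-p)^{2n-2}\le p$, so the variance is at most $n+n^2p=O(n)$. By Chebyshev, whp there are at least $\zeta_1n$ isolated vertices, where $\zeta_1=\frac12e^{-14C}$. Hence whp the process graph with $\lceil3Cn\rceil$ edges, and every earlier one, has at least $\zeta_1n$ isolated vertices; and $\tau+d\le2Cn+d\le3Cn$ on the event above.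

If $G_{\tau+d}$ has at least $\zeta_1n$ isolated vertices, then at each of the next $s$ steps at least $\zeta_1n-2s$ vertices are still isolated, as long as all earlier ones of these steps joined isolated vertices. So, for $n$ large depending on $s$, with conditional probability at least $(\zeta_1/2)^{2s}$ each of the next $s$ edges joins two vertices isolated at that moment. Adding such an edge preserves $k$-colourability, since one of its ends may be recoloured. So with probability at least $(\zeta_1/2)^{2s}(c_5\zeta^{2d}-o(1))$ all the events above hold and $T>\tau+d+s\ge T_\ell+s$. The lists of Step 3 are then a witness at time $\tau+d\le T-s$; they use only the palette $[k+1]$ and differ from $[k]$ only at the $2d=2k(k-1)$ vertices $b_i,z_i$. This proves (a). Part (b) was proved in Section 7. $\blacksquare$
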